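\title{The standard identity $s_4$ is a basis of the identities of the Lie algebra of vector fields on a line}

\begin{abstract}
Let $W_1$ be the Lie algebra of derivations of $K[t]$ over a field $K$ of characteristic $0$. We prove that every polynomial identity of $W_1$ is a consequence of the standard Lie identity $s_4(x_1,\dots,x_5)\equiv0$. The same holds for the Lie algebra of smooth vector fields on a one-dimensional manifold. The identity $s_4$ forces the alternating products of three adjoint operators to generate a commutative algebra that behaves like a ring of functions. Two descents on the order of a differential polynomial then show that a multilinear identity of least degree not following from $s_4$ would be symmetric in all of its variables, and a symmetric Lie polynomial is zero.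
\end{abstract}

\section{Introduction}

Let $K$ be a field of characteristic $0$ and let $L$ be the free Lie algebra over $K$ on variables $x_1,x_2,\dots$; its elements are \emph{Lie polynomials}. A Lie polynomial $h(x_1,\dots,x_N)$ is an \emph{identity} of a Lie algebra $\mathfrak g$ if $h(a_1,\dots,a_N)=0$ for all $a_i\in\mathfrak g$. The identities of $\mathfrak g$ form a \emph{T-ideal}: an ideal of $L$ that every endomorphism of $L$ maps into itself. The elements of the T-ideal generated by a set $B\subset L$ are the \emph{consequences} of $B$, and $B$ is a \emph{basis of the identities} of $\mathfrak g$ if the consequences of $B$ are exactly the identities of $\mathfrak g$.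

Let $W_n$ be the Lie algebra of all derivations $f_1\frac{\partial}{\partial t_1}+\dots+f_n\frac{\partial}{\partial t_n}$ of $K[t_1,\dots,t_n]$, with the commutator bracket. The \emph{standard Lie polynomial} is
\[
s_m(x_1,\dots,x_m,x_{m+1})=\sum_{\sigma\in S_m}\operatorname{sgn}(\sigma)\,[\dots[[x_{m+1},x_{\sigma(1)}],x_{\sigma(2)}],\dots,x_{\sigma(m)}].
\]
It is skew-symmetric in $x_1,\dots,x_m$, so it vanishes on every Lie algebra of dimension less than $m$. An infinite-dimensional algebra that satisfies $s_m$ behaves, in this one respect, like an algebra of dimension less than $m$. For $K=\mathbb R$ it is known that $W_n$ satisfies $s_{(n+1)^2}\equiv0$, and that $W_n$ has the same identities as the Lie algebra $\mathrm{Vect}(M)$ of smooth vector fields on a smooth $n$-dimensional manifold $M$. The problem of finding a basis of these identities has been posed with the remark that even for $n=1$ it was not known whether the single identity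
\begin{equation}\label{eq:s4}
s_4(x_1,x_2,x_3,x_4,x_5)\equiv0
\end{equation}
is a basis. We prove that it is.

\begin{theorem}\label{thm:main}
Let $K$ be a field of characteristic $0$. Every identity of $W_1$ is a consequence of \eqref{eq:s4}. Thus \eqref{eq:s4} is a basis of the identities of $W_1$, and a Lie algebra over $K$ satisfies all identities of $W_1$ if and only if it satisfies \eqref{eq:s4}.
\end{theorem}

\begin{corollary}\label{cor:vect}
The identity \eqref{eq:s4} is a basis of the identities of $\mathrm{Vect}(M)$ for a smooth one-dimensional manifold $M$.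
\end{corollary}

A count shows how much is being asked of one identity. The multilinear Lie polynomials in $x_1,\dots,x_N$ form a space of dimension $(N-1)!$. The value of such a polynomial on fields $f_1\frac{d}{dt},\dots,f_N\frac{d}{dt}$ is determined by a linear combination of the products $f_1^{(k_1)}\cdots f_N^{(k_N)}$ with $k_1+\dots+k_N=N-1$, and there are $\binom{2N-2}{N-1}\le4^{N-1}$ such products. So for large $N$ the identities fill almost the whole space, and one may well doubt that a single polynomial of degree five accounts for all of them.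

The reason to expect it nonetheless is the way in which \eqref{eq:s4} holds in $W_1$. The alternating sum $D(a,b,c)$ of the six products $\operatorname{ad}a\operatorname{ad}b\operatorname{ad}c$ should be a differential operator of order three, but on $W_1$ it is multiplication by a function, namely $-2$ times the Wronskian of $a,b,c$. So the bracket of $W_1$ sees a supply of functions that act on vector fields. The first part of the proof shows that \eqref{eq:s4} alone recovers this structure: modulo \eqref{eq:s4}, the operators $D(a,b,c)$ generate a commutative algebra $A$ that obeys the rules of calculus for functions and vector fields on a line (Section~\ref{sec:A}).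

The second part is an induction on the degree of a multilinear identity $w$. We single out a variable $z$, regard the value of $w$ as a differential operator applied to $z$, and lower its order step by step, modulo \eqref{eq:s4}, until $w=fz$ with $f\in A$ (Sections~\ref{sec:symbols} and~\ref{sec:first}). Here the induction stalls, because $f$ carries as much information as $w$. A second descent, in a variable $x$ on which $f$ depends, does not show that $f=0$, but it does show that $w$ is unchanged when $x$ and $z$ are exchanged (Section~\ref{sec:second}). Then $w$ is symmetric in all variables and hence zero (Section~\ref{sec:end}). Section~\ref{sec:small} carries out both descents by hand in degrees four and five.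

\section{Reduction to differential polynomials}\label{sec:reduction}

\subsection*{The generic model of $W_1$}
Let $P=K[x_i^{(k)}:i\ge1,\ k\ge0]$ be the ring of differential polynomials, with the derivation $\partial\colon p\mapsto p'$ given by $(x_i^{(k)})'=x_i^{(k+1)}$. Put $[p,q]=pq'-p'q$. The map $p\mapsto p\,\partial$ is injective, because $P$ is a domain, and it takes this bracket to the commutator of derivations; so $P$ is a Lie algebra. In the same way $f\mapsto f\frac{d}{dt}$ identifies $K[t]$, with the bracket $fg'-f'g$, with $W_1$.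

\begin{lemma}\label{lem:generic}
A Lie polynomial $h$ is an identity of $W_1$ if and only if its value $p=h(x_1,x_2,\dots)$ in the Lie algebra $P$ is $0$.
\end{lemma}

\begin{proof}
For polynomials $f_i\in K[t]$ the substitution $x_i^{(k)}\mapsto f_i^{(k)}$ is a homomorphism of differential rings, hence of Lie algebras, and it sends $p$ to $h(f_1,f_2,\dots)$. So $p=0$ implies that $h$ is an identity. If $p\ne0$, then since $K$ is infinite there are scalars $\alpha_{ik}$, almost all zero, with $p(\alpha)\neq0$. For $f_i=\sum_k\alpha_{ik}t^k/k!$ the polynomial $h(f_1,f_2,\dots)$ has the value $p(\alpha)\ne0$ at $t=0$.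
\end{proof}

For $K=\mathbb R$ the same argument applies to $\mathrm{Vect}(M)$ with $\dim M=1$: in a chart a field is $f\frac{d}{dt}$ with $f$ smooth, and the polynomial fields of the proof, cut off by a bump function that equals $1$ near the point $t=0$ of a chart, extend to $M$. This recovers the equality of the identities of $W_1$ and $\mathrm{Vect}(M)$, so Corollary~\ref{cor:vect} follows from Theorem~\ref{thm:main}.

\subsection*{The operators $D$ and $\nabla$}
In any Lie algebra we write $a\cdot z=[a,z]$, $a\cdot b\cdot z=[a,[b,z]]$, and so on. For an expression $\Phi(a,b,c)$, the symbol $\sum_{\rm cyc}$ denotes the sum over the three cyclic permutations of the triple and $\sum_{\rm sgn}$ the alternating sum over all six permutations. Put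
\[
D(a,b,c)=\sum_{\rm sgn}\operatorname{ad}a\operatorname{ad}b\operatorname{ad}c=\sum_{\rm cyc}\operatorname{ad}a\operatorname{ad}[b,c].
\]
This operator is skew-symmetric in $a,b,c$, and $D(a,b,c)z=s_3(a,b,c,z)$. For a linear operator $f$ and an element $y$ put $\nabla_yf=\operatorname{ad}y\circ f-f\circ\operatorname{ad}y$. Then
\begin{equation}\label{eq:leibniz}
y\cdot(fw)=(\nabla_yf)w+f[y,w],\qquad \nabla_y(fg)=(\nabla_yf)g+f\,\nabla_yg,\qquad \nabla_{[y,z]}=\nabla_y\nabla_z-\nabla_z\nabla_y,
\end{equation}
and, since $\nabla_y\operatorname{ad}a=\operatorname{ad}[y,a]$,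
\begin{equation}\label{eq:nablaD}
\nabla_yD(a,b,c)=D([y,a],b,c)+D(a,[y,b],c)+D(a,b,[y,c]).
\end{equation}
Let $\mathfrak s(x_1,\dots,x_4)=\sum_{\sigma\in S_4}\operatorname{sgn}(\sigma)\operatorname{ad}x_{\sigma(1)}\cdots\operatorname{ad}x_{\sigma(4)}$. Reversing four letters is an even permutation, so $\mathfrak s(x_1,\dots,x_4)x_5=s_4(x_1,\dots,x_5)$. Sorting the sum by the first or by the last letter, and writing $x_{\hat\imath}$ for the triple obtained by omitting $x_i$, we get
\begin{equation}\label{eq:expand}
\mathfrak s=\sum_{i=1}^4(-1)^{i-1}\operatorname{ad}x_i\,D(x_{\hat\imath})=\sum_{i=1}^4(-1)^{i}D(x_{\hat\imath})\operatorname{ad}x_i .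
\end{equation}

Two identities for $D$ need only the Jacobi identity.

\begin{lemma}\label{lem:free}
In every Lie algebra,
\begin{align}
D(a,b,c)y&=D(y,b,c)a+D(a,y,c)b+D(a,b,y)c,\label{eq:D4}\\
D(u,v,X)Z-D(u,v,Z)X&=2\,[[u,v],[X,Z]].\label{eq:Ddefect}
\end{align}
\end{lemma}

\begin{proof}
By skew-symmetry of $D$, \eqref{eq:D4} says that $\sum_i(-1)^{i}D(x_{\hat\imath})x_i=0$ for $(x_1,\dots,x_4)=(a,b,c,y)$. This sum is $\sum_\sigma\operatorname{sgn}(\sigma)\,x_{\sigma(1)}\cdot x_{\sigma(2)}\cdot x_{\sigma(3)}\cdot x_{\sigma(4)}$, and for a fixed first letter the alternating sum over the other three is twice a Jacobi sum.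

By \eqref{eq:D4} the left side of \eqref{eq:Ddefect} equals $D(X,Z,v)u-D(X,Z,u)v$. Put $e=[X,Z]$ and $c=[v,u]$. Expanding both terms as cyclic sums gives
\[
X\cdot\bigl([[Z,v],u]-[[Z,u],v]\bigr)+Z\cdot\bigl([[v,X],u]-[[u,X],v]\bigr)+\bigl(v\cdot[e,u]-u\cdot[e,v]\bigr).
\]
By the Jacobi identity the three brackets are $[Z,c]$, $-[X,c]$ and $[e,c]$, so the sum is $X\cdot Z\cdot c-Z\cdot X\cdot c+[e,c]=2[e,c]=2[[u,v],e]$.
\end{proof}

For $a,b,c\in P$ let $\operatorname{Wr}(a,b,c)$ be the determinant with rows $(a,b,c)$, $(a',b',c')$, $(a'',b'',c'')$. Expanding along the last column,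
\begin{equation}\label{eq:Wr}
\operatorname{Wr}(u,v,X)=[u,v]\,X''-[u,v]'\,X'+(u'v''-u''v')\,X .
\end{equation}

\begin{lemma}\label{lem:P}
In the Lie algebra $P$:
\begin{enumerate}
\item[(a)] $D(a,b,c)$ is multiplication by $-2\operatorname{Wr}(a,b,c)$;
\item[(b)] if $f$ is multiplication by $\varphi$, then $\nabla_yf$ is multiplication by $y\varphi'$;
\item[(c)] the identity \eqref{eq:s4} holds.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) We have $\operatorname{ad}a=a\partial-a'$, so for any $h$
\begin{equation}\label{eq:adad}
\operatorname{ad}a\operatorname{ad}h=ah\,\partial^2-a'h\,\partial+(a'h'-ah'').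
\end{equation}
Take $h=[b,c]=bc'-b'c$, so that $h'=bc''-b''c$ and $h''=(b'c''-b''c')+(bc'''-b'''c)$, and sum cyclically. Each sum is the expansion of a $3\times3$ determinant along its first row. The sums $\sum ah$, $\sum a'h$ and $\sum a(bc'''-b'''c)$ have a repeated row and vanish, while $\sum a'h'=-\operatorname{Wr}$ and $\sum a(b'c''-b''c')=\operatorname{Wr}$.

(b) $(\nabla_yf)w=y(\varphi w)'-y'\varphi w-\varphi(yw'-y'w)=y\varphi'w$.

(c) By \eqref{eq:expand} and (a), $\mathfrak s=-2\sum_i(-1)^i\operatorname{Wr}(x_{\hat\imath})(x_i\partial-x_i')$. The sums $\sum_i(-1)^i\operatorname{Wr}(x_{\hat\imath})x_i$ and $\sum_i(-1)^i\operatorname{Wr}(x_{\hat\imath})x_i'$ are $4\times4$ determinants with a repeated row.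
\end{proof}

\subsection*{The map $\pi$}
Let $I\subset L$ be the T-ideal generated by $s_4$ and let $F=L/I$. Since $I$ is a T-ideal, every map from the set of variables to $F$ extends to an endomorphism of $F$. The ideal $I$ is spanned by the elements $w_1\cdots w_j\cdot s_4(u_1,\dots,u_5)$ with Lie monomials $w_l,u_l$, because this span is an ideal and is stable under endomorphisms by multilinearity of $s_4$. Hence $I$ has no nonzero element of degree at most $4$, and $F$ is graded by the degree in each variable. For a finite set $S$ of variables let $F(S)$ be the \emph{multilinear component}, spanned by the monomials that contain each variable of $S$ once and no other variable.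

By Lemma~\ref{lem:P}(c) there is a homomorphism $\pi\colon F\to P$ with $\pi(x_i)=x_i$, and by Lemma~\ref{lem:generic} its kernel is the ideal of identities of $W_1$ modulo $I$. Theorem~\ref{thm:main} says that $\ker\pi=0$. The kernel is multigraded and stable under the endomorphisms of $F$. Recall \emph{linearization}: if $w\neq0$ is multihomogeneous of degree $d$ in $x$, replace $x$ by a sum of $d$ new variables and take the component that is linear in each of them; setting the new variables equal to $x$ returns $d!\,w$, so this component is nonzero. Repeating this for each variable, we see that a nonzero kernel contains a nonzero multilinear element. It is therefore enough to prove the following.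

\begin{proposition}\label{prop:inj}
For every finite set $S$ of variables, $\pi\colon F(S)\to P$ is injective.
\end{proposition}

\subsection*{Words and order}
Fix $z\in S$. A \emph{word} is an element $w_1\cdots w_j\cdot z=[w_1,[\dots,[w_j,z]]]$ with \emph{letters} $w_l\in F(T_l)$, where the nonempty sets $T_1,\dots,T_j$ partition $S\setminus z$. Letters need not be variables. The words span $F(S)$: a monomial of degree at least $2$ is $\pm[u,v]$ with $z$ occurring in $v$, and by induction $v$ is a combination of words. Since
\begin{equation}\label{eq:swap}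
w\cdot w'\cdot Z-w'\cdot w\cdot Z=[w,w']\cdot Z,
\end{equation}
exchanging two adjacent letters changes a word by a word with one letter fewer.

An element of $P$ that is linear in the differential variable $z$ is uniquely $\sum_ip_iz^{(i)}$ with $p_i$ free of $z$. It has \emph{$z$-order at most $j$} if $p_i=0$ for $i>j$. From $\operatorname{ad}a=a\partial-a'$ we obtain the fact on which the whole proof rests:
\begin{equation}\label{eq:lead}
\pi(w_1\cdots w_j\cdot z)\ \text{has $z$-order at most $j$, and its coefficient of $z^{(j)}$ is}\ \textstyle\prod_l\pi(w_l).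
\end{equation}

\section{Degrees four and five by hand}\label{sec:small}

In this section we omit $\pi$ on variables. In degree $2$, $\pi([a,z])=az'-a'z\ne0$. In degree $3$, let $w=\alpha\,a\cdot b\cdot z+y\cdot z$ with $y\in F(\{a,b\})$; by \eqref{eq:swap} every element of $F(\{a,b,z\})$ has this form. If $\pi(w)=0$, the coefficient $\alpha ab$ of $z''$ gives $\alpha=0$, and then the coefficient $\pi(y)$ of $z'$ gives $y=0$.

\subsection*{Degree four: the first descent}
Let $w\in F(\{a,b,c,z\})$ with $\pi(w)=0$. Modulo words with at most two letters, $w\equiv\alpha\,a\cdot b\cdot c\cdot z$, and the coefficient of $z'''$ shows that $\alpha=0$. By \eqref{eq:swap} we can now write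
\[
w=\alpha\,a\cdot[b,c]\cdot z+\beta\,b\cdot[c,a]\cdot z+\gamma\,c\cdot[a,b]\cdot z+y\cdot z,\qquad y\in F(\{a,b,c\}).
\]
The coefficient of $z''$ is
\begin{equation}\label{eq:threeproducts}
\alpha\,a[b,c]+\beta\,b[c,a]+\gamma\,c[a,b]=(\beta-\gamma)a'bc+(\gamma-\alpha)ab'c+(\alpha-\beta)abc'.
\end{equation}
It vanishes exactly when $\alpha=\beta=\gamma$, so $w=\alpha D(a,b,c)z+y\cdot z$. The first term has $z$-order $0$, so the coefficient of $z'$ is $\pi(y)$, and $y=0$ by degree $3$. Finally $-2\alpha\operatorname{Wr}(a,b,c)z=0$ gives $\alpha=0$.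

Three features persist in general. The leading coefficients are products in $P$ of elements $\pi(w_l)$, so we must know all linear relations among such products. A relation such as $\sum_{\rm cyc}a[b,c]=0$ does not kill the corresponding combination of words; it produces an operator $D$, which must be admitted as a coefficient. And the descent ends at $w=fz$, where $f$ is built from operators $D$ and acts on $P$ as zero; we concluded $f=0$ by inspection, and the induction hypothesis would not have given this, since $fz$ has the degree under study.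

\subsection*{Degree five: the second descent}
Suppose that $w\in F(\{a,b,c,x,z\})$ lies in $\ker\pi$ and has been brought to the form $w=f(x)z$, where $f(x)$ is a combination of operators $D$ that is multilinear in $a,b,c,x$. By skew-symmetry,
\[
f(x)=\alpha D(b,c,[a,x])+\beta D(c,a,[b,x])+\gamma D(a,b,[c,x])+\sum_kD(u_k,v_k,x),
\]
with $[u_k,v_k]\in F(\{a,b,c\})$. On $P$ this operator is multiplication by an element $\varphi$, and $\varphi z=0$ gives $\varphi=0$. By \eqref{eq:Wr}, the coefficient of $x'''$ in $\varphi$ is $-2$ times \eqref{eq:threeproducts}, so $\alpha=\beta=\gamma$. By \eqref{eq:nablaD} the first three terms then add up to $-\alpha\nabla_xD(a,b,c)$, which contributes $2\alpha x\operatorname{Wr}(a,b,c)'$ to $\varphi$. The coefficient of $x''$ is therefore $-2\pi(y)$ with $y=\sum_k[u_k,v_k]$, and $y=0$ by degree $3$. We do not try to show that $f(x)=0$. Instead we compute with \eqref{eq:Ddefect}: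
\[
f(x)z-f(z)x=-\alpha\bigl((\nabla_xD(a,b,c))z-(\nabla_zD(a,b,c))x\bigr)+2[y,[x,z]].
\]
The last term is $0$, and the first is $0$ in $F$ by Lemma~\ref{lem:R} below; this is where \eqref{eq:s4} enters. So $w$ is fixed by the transposition of $x$ and $z$. If the form $w=fz$ is available for every choice of $z$, then $w$ is symmetric in all five variables, and Section~\ref{sec:end} shows that this forces $w=0$.

\section{A commutative algebra of operators on $F$}\label{sec:A}

If $f$ is multiplication by $\varphi$ on $P$, then by Lemma~\ref{lem:P}(b) the element $(\nabla_yf)z=yz\varphi'$ is symmetric in $y,z$; the sum $\sum_{\rm cyc}(\nabla_{x_1}f)[x_2,x_3]=\varphi'\sum_{\rm cyc}x_1[x_2,x_3]$ vanishes; multiplications commute; and $\operatorname{ad}(\varphi z)=\varphi\operatorname{ad}z-z\varphi'$. We show that all four rules hold in $F$, where no product is available. The first one is the key.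

\begin{lemma}\label{lem:R}
For $f=D(a,b,c)$ acting on $F$ and all $y,z\in F$,
\begin{equation}\label{eq:R}
(\nabla_yf)z=(\nabla_zf)y.
\end{equation}
\end{lemma}

\begin{proof}
Write $D_{abc}=D(a,b,c)$ and $r(abc;y,z)=(\nabla_yD_{abc})z-(\nabla_zD_{abc})y$. This is multilinear, skew in $a,b,c$ and skew in $y,z$. We find two families of linear relations among the ten ways of distributing five elements over the two groups of arguments, one from \eqref{eq:s4} and one from the Jacobi identity, and show that together they force $r=0$.

\emph{The relation from \eqref{eq:s4}.} In $F$ both sums in \eqref{eq:expand} vanish. For the quadruple $(a,b,c,y)$ this reads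
\[
D_{abc}\operatorname{ad}y=D_{ybc}\operatorname{ad}a+D_{ayc}\operatorname{ad}b+D_{aby}\operatorname{ad}c,
\]
together with the same equation with the adjoint operators on the left. Subtracting the two, $\nabla_yD_{abc}=\nabla_aD_{ybc}+\nabla_bD_{ayc}+\nabla_cD_{aby}$. On the other hand, apply $\operatorname{ad}z$ to \eqref{eq:D4} and use \eqref{eq:leibniz}. The terms $D_{abc}[z,y]$ and $D_{ybc}[z,a]+D_{ayc}[z,b]+D_{aby}[z,c]$ cancel by the displayed equation evaluated at $z$, and there remains
\[
(\nabla_zD_{abc})y=(\nabla_zD_{ybc})a+(\nabla_zD_{ayc})b+(\nabla_zD_{aby})c .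
\]
Subtracting this from the formula for $\nabla_yD_{abc}$ evaluated at $z$, we get
\begin{equation}\label{eq:r1}
r(abc;y,z)=r(ybc;a,z)+r(ayc;b,z)+r(aby;c,z).
\end{equation}

\emph{The relation from Jacobi.} We claim that $r(abc;a,b)=0$ in every Lie algebra. Let $D=D_{abc}$, $u=[a,b]$, $p=[a,c]$, $q=[b,c]$. By \eqref{eq:leibniz}, $r(abc;a,b)=a\cdot Db-b\cdot Da-2Du$. From $Dz=a\cdot[q,z]-b\cdot[p,z]+c\cdot[u,z]$ we get
\[
Db=-a\cdot b\cdot q+b\cdot b\cdot p-c\cdot b\cdot u,\qquad Da=-a\cdot a\cdot q+b\cdot a\cdot p-c\cdot a\cdot u,\qquad Du=a\cdot[q,u]-b\cdot[p,u].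
\]
Let a letter stand for its adjoint operator. Then $aab-baa=au+ua$, $abb-bba=ub+bu$, and $acb-bca=cu+pb-qa$ (from $ac=ca+p$ and $bc=cb+q$). Therefore
\[
a\cdot Db-b\cdot Da=-[a,[u,q]]-[u,[a,q]]+[u,[b,p]]+[b,[u,p]]-[p,[b,u]]+[q,[a,u]],
\]
and $-2Du=2[a,[u,q]]-2[b,[u,p]]$. In the sum, the terms with $q$ are
\[
[a,[u,q]]-[u,[a,q]]+[q,[a,u]]=[[a,u],q]+[q,[a,u]]=0,
\]
and the terms with $p$ are
\[
[u,[b,p]]-[b,[u,p]]-[p,[b,u]]=-[[b,u],p]-[p,[b,u]]=0.
\]
This proves the claim. Replacing $a$ by $a+y$ and $b$ by $b+z$ and taking the multilinear part,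
\begin{equation}\label{eq:r2}
r(abc;y,z)+r(ybc;a,z)+r(azc;y,b)+r(yzc;a,b)=0.
\end{equation}

\emph{Solving the system.} Number the five elements $1,\dots,5$ and write $r(klm;i,j)=\operatorname{sgn}(klmij)\,\rho(ij)$. By the skew-symmetries of $r$, the element $\rho(ij)$ depends only on the unordered pair $\{i,j\}$. Relation \eqref{eq:r1} says that $\sum_{i\ne j}\rho(ij)=0$ for each $j$, and \eqref{eq:r2} says that $\rho(ij)+\rho(kl)=\rho(kj)+\rho(il)$ for distinct $i,j,k,l$. Fix $i,j$, let $\rho=\rho(ij)$, and let $\Sigma$ be the sum of $\rho(kl)$ over the three pairs disjoint from $\{i,j\}$. By \eqref{eq:r1}, $\sum_k\rho(kj)=\sum_l\rho(il)=-\rho$, where $k,l$ run over the other three indices. Summing \eqref{eq:r2} over the six ordered pairs $(k,l)$ gives $6\rho+2\Sigma=-4\rho$. Summing \eqref{eq:r1} over all $j$ shows that the total over the ten pairs is $0$, that is, $\rho-\rho-\rho+\Sigma=0$. Hence $12\rho=0$.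
\end{proof}

The remaining rules are formal consequences of \eqref{eq:R} for an operator and its $\nabla$-derivatives.

\begin{lemma}\label{lem:Pid}
Let $U$ be a space of operators on $F$ that is stable under all $\nabla_y$ and whose elements satisfy \eqref{eq:R}. Then for $f\in U$ and $x_1,x_2,x_3\in F$,
\begin{equation}\label{eq:P}
\sum_{\rm cyc}(\nabla_{x_1}f)[x_2,x_3]=0 .
\end{equation}
\end{lemma}

\begin{proof}
Put $q_{ij}=(\nabla_{x_i}f)x_j$, which is symmetric in $i,j$, and $r_i=(\nabla_{x_j}\nabla_{x_i}f)x_k$ for $\{i,j,k\}=\{1,2,3\}$, which is symmetric in $j,k$ by \eqref{eq:R} for $\nabla_{x_i}f\in U$. By \eqref{eq:leibniz}, $(\nabla_{x_1}f)[x_2,x_3]=[x_2,q_{13}]-r_1$. So the sum in \eqref{eq:P} equals $[x_1,q_{23}]+[x_2,q_{13}]+[x_3,q_{12}]-r_1-r_2-r_3$, which is symmetric in $x_1,x_2,x_3$. The sum is also skew-symmetric, so it is $0$.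
\end{proof}

Let $V$ be the span of the operators $D(a,b,c)$ on $F$. It is stable under $\nabla_y$ by \eqref{eq:nablaD}, so its elements satisfy \eqref{eq:R} and \eqref{eq:P}.

\begin{lemma}\label{lem:comm}
The elements of $V$ commute with each other.
\end{lemma}

\begin{proof}
Let $f\in V$, $D=D(x_1,x_2,x_3)$, $z\in F$. Move $f$ to the left in $\operatorname{ad}x_1\operatorname{ad}x_2\operatorname{ad}x_3\,f$ by means of $\operatorname{ad}y\,f=\nabla_yf+f\operatorname{ad}y$; each of the three letters either differentiates $f$ or passes it. Take the alternating sum and put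
\[
R=\sum_{\rm cyc}(\nabla_{x_1}f)[[x_2,x_3],z],\qquad Q=\sum_{\rm cyc}(\nabla_{[x_2,x_3]}f)[x_1,z],\qquad T=\sum_{\rm cyc}(\nabla_{x_1}\nabla_{[x_2,x_3]}f)z.
\]
If no letter differentiates $f$ we get $fDz$. If only the letter in position $1$, $2$ or $3$ does, we get $R$, $-R$, $R$. If the letters in positions $\{1,2\}$, $\{1,3\}$ or $\{2,3\}$ do, we get $Q$, $-Q$, $Q$. If all three do, we get $T$. Thus $Dfz-fDz=R+Q+T$, and we show that each term vanishes.

By \eqref{eq:R} and \eqref{eq:P}, $\sum_{\rm cyc}(\nabla_{[x_2,x_3]}f)x_1=\sum_{\rm cyc}(\nabla_{x_1}f)[x_2,x_3]=0$. Apply $\operatorname{ad}z$ and use $(\nabla_z\nabla_{[x_2,x_3]}f)x_1=(\nabla_{x_1}\nabla_{[x_2,x_3]}f)z$; this gives $T-Q=0$.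

Apply $\operatorname{ad}x_1$ to $(\nabla_{[x_2,x_3]}f)z=(\nabla_zf)[x_2,x_3]$ and sum cyclically:
\[
T+Q=\sum_{\rm cyc}(\nabla_{x_1}\nabla_zf)[x_2,x_3]+(\nabla_zf)\sum_{\rm cyc}[x_1,[x_2,x_3]]=0
\]
by \eqref{eq:P} for $\nabla_zf$ and the Jacobi identity. Hence $Q=T=0$.

Finally take \eqref{eq:P} for the triple $([x_1,z],x_2,x_3)$ and sum over the cyclic permutations of $1,2,3$. After shifting indices in the second and third sums,
\[
0=\sum_{\rm cyc}(\nabla_{[x_1,z]}f)[x_2,x_3]+\sum_{\rm cyc}(\nabla_{x_1}f)\bigl(x_2\cdot x_3\cdot z-x_3\cdot x_2\cdot z\bigr).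
\]
The first sum is $Q$ by \eqref{eq:R} and the second is $R$. So $R=0$.
\end{proof}

Let $A$ be the associative algebra without unit that $V$ generates in $\operatorname{End}F$, and let $\tilde A=K1+A$.

\begin{proposition}\label{prop:A}
The algebra $A$ is commutative and stable under all $\nabla_y$. Every $f\in A$ satisfies \eqref{eq:R} and \eqref{eq:P}, and for all $k,x,z\in F$
\begin{align}
(\nabla_xf)[k,z]-(\nabla_zf)[k,x]&=(\nabla_kf)[x,z],\label{eq:Pprime}\\
\operatorname{ad}(fz)&=f\operatorname{ad}z-\nabla_zf.\label{eq:ad}
\end{align}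
\end{proposition}

\begin{proof}
Commutativity is Lemma~\ref{lem:comm}, and stability follows from \eqref{eq:leibniz}. By commutativity $(\nabla_y(fg))z=g(\nabla_yf)z+f(\nabla_yg)z$, so \eqref{eq:R} passes to products. Lemma~\ref{lem:Pid} gives \eqref{eq:P}, and \eqref{eq:Pprime} is \eqref{eq:P} for the triple $(x,k,z)$. Finally $[fz,w]=-(\nabla_wf)z-f[w,z]=f[z,w]-(\nabla_zf)w$ by \eqref{eq:R}.
\end{proof}

The operators in $A$ are combinations of products of adjoint operators, so they preserve the ideal $\ker\pi$ and act on $\pi(F)$. By Lemma~\ref{lem:P}(a) each $f\in A$ acts there as multiplication by an element $\pi(f)\in P$, which is unique because $P$ is a domain. This defines an algebra homomorphism $\pi\colon A\to P$ with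
\[
\pi(fw)=\pi(f)\pi(w),\qquad\pi(D(a,b,c))=-2\operatorname{Wr}(\pi a,\pi b,\pi c).
\]

\section{Multilinear operators and the induction hypothesis}\label{sec:multi}

For a finite set $S$ of variables let $A(S)\subset A$ be the span of the products of operators $D(a,b,c)$ whose arguments lie in components $F(T)$, with the sets $T$ forming a partition of $S$. Thus $A(S)=0$ for $|S|<3$. From now on every element of $F$ or $A$ is taken in a specified component $F(T)$ or $A(T)$, unless it is said to be arbitrary; $T$ is its \emph{support} and $|T|$ its \emph{degree}. Elements that occur in one expression have disjoint supports. A \emph{coefficient} $\beta\in\tilde A$ is a scalar or an element of some $A(T)$. If $y\in F(T)$ and $f\in A(S)$, then $fy\in F(S\cup T)$ and, by \eqref{eq:nablaD}, $\nabla_yf\in A(S\cup T)$. The element $\pi(f)$ is linear in each variable of $S$ and involves no other variable.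

We need to substitute into operators. As an element of $A(S)$ is an operator and not a formal expression, this requires a check.

\begin{lemma}\label{lem:subst}
Let $f\in A(S)$ and let $\phi$ be an endomorphism of $F$. Write $f$ as a combination of products as in the definition of $A(S)$, and let $f^\phi$ be obtained by applying $\phi$ to all arguments. Then $f^\phi$ depends only on $f$ and on the restriction of $\phi$ to $S$, and $\phi(fw)=f^\phi\phi(w)$ for arbitrary $w\in F$. If $z\notin S$ is a variable and $fz=0$, then $f=0$.
\end{lemma}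

\begin{proof}
The formula follows from $\phi\circ\operatorname{ad}a=\operatorname{ad}\phi(a)\circ\phi$. Let $z\notin S$, let $w\in F$ be arbitrary, and let $\psi$ be an endomorphism that agrees with $\phi$ on $S$ and sends $z$ to $w$. Then $f^\phi w=f^\psi\psi(z)=\psi(fz)$, which depends only on $f$, $\phi|_S$ and $w$. For $\phi=\operatorname{id}$ this gives $fw=\psi(fz)$, whence the last statement.
\end{proof}

The map $f\mapsto f^\phi$ is linear and multiplicative, and $(\nabla_yf)^\phi=\nabla_{\phi(y)}f^\phi$ by \eqref{eq:nablaD}.

We prove Proposition~\ref{prop:inj} by induction on $|S|$. It holds for $|S|=1$. Fix $n\ge1$ and assume: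
\begin{enumerate}
\item[(H1)] $\pi\colon F(S)\to P$ is injective for $|S|\le n$.
\end{enumerate}
This implies
\begin{enumerate}
\item[(H2)] $\pi\colon A(S)\to P$ is injective for $|S|\le n-1$,
\end{enumerate}
because $\pi(f)=0$ gives $\pi(fz)=0$ for a variable $z\notin S$, hence $fz=0$ by (H1) and $f=0$ by Lemma~\ref{lem:subst}. Note the loss of one degree in (H2).

The following step is used three times.

\begin{lemma}[Descent step]\label{lem:descent}
Let $G'\subset G$ and $C$ be vector spaces, $z$ a variable, $i\ge0$, and $\pi\colon G\to P$ a linear map with values linear in $z$ such that the coefficient of $z^{(i)}$ vanishes on $\pi(G')$. Let $\Phi\colon C\to G/G'$ be linear and surjective and let $\lambda\colon C\to P$ be linear and injective. Suppose that for each $\eta$ in a spanning set of $C$ the class $\Phi(\eta)$ has a representative $\xi$ for which the coefficient of $z^{(i)}$ in $\pi(\xi)$ is $\lambda(\eta)$. Then $\ker\pi\subset G'$.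
\end{lemma}

\begin{proof}
The coefficient of $z^{(i)}$ in $\pi(\xi)$ defines a linear map $\kappa$ on $G/G'$, and $\kappa\Phi=\lambda$. If $\pi(\xi)=0$, write $\xi+G'=\Phi(\eta)$. Then $\lambda(\eta)=0$, so $\eta=0$ and $\xi\in G'$.
\end{proof}

In each application the work lies in showing that $\Phi$ is well defined.

\section{Symbols}\label{sec:symbols}

By \eqref{eq:lead}, leading coefficients are products $\pi(y_1)\cdots\pi(y_k)$. We know two kinds of relations among such products: $\sum_{\rm cyc}a[b,c]=0$, and $(\varphi a)b=a(\varphi b)$ for $\varphi\in\pi(A)$. We build the space of formal products subject to these relations and show that, in the range of the induction hypothesis, there are no others.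

Let $\odot$ be the product in the symmetric algebra of the vector space $F$, and let $\operatorname{Sym}^k(S)$ be the span of the products $y_1\odot\dots\odot y_k$ whose supports partition $S$. To give a linear map on $\operatorname{Sym}^k(S)$ is to give a function of such tuples $(y_1,\dots,y_k)$ that is linear in each entry for fixed supports and invariant under permutations. The \emph{symbol space} $C_k(S)$, $k\ge1$, is the quotient of $\operatorname{Sym}^k(S)$ by the span of the elements
\begin{align*}
\text{(J1)}\quad&\bigl(a\odot[b,c]+b\odot[c,a]+c\odot[a,b]\bigr)\odot y_3\odot\dots\odot y_k,\\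
\text{(J2)}\quad&\bigl((fa)\odot b-a\odot(fb)\bigr)\odot y_3\odot\dots\odot y_k,\qquad f\in A.
\end{align*}
There are no relations for $k=1$, so $C_1(S)=F(S)$, and $C_k(S)=0$ for $k>|S|$. The map $y_1\odot\dots\odot y_k\mapsto\prod_l\pi(y_l)$ kills (J1) and (J2) and defines $\pi\colon C_k(S)\to P$.

\begin{proposition}\label{prop:C}
Assume \emph{(H1)}. Then $\pi\colon C_k(S)\to P$ is injective for all $k\ge1$ and $|S|\le n$.
\end{proposition}

\begin{proof}
We use induction on $|S|$, for all $k$ at once. The case $k=1$ is (H1), and for $|S|=1$, $k\geq 2$ the space is $0$. Let $k\ge2$, $|S|\ge2$, $z\in S$, $S'=S\setminus z$. One factor of a product contains $z$ and is a combination of words. Let $G_i\subset C_k(S)$ be the span of the classes of $y_1\odot\dots\odot y_{k-1}\odot(w_1\cdots w_j\cdot z)$ with $0\le j\le i$, and let $G_{-1}=0$. The $G_i$ exhaust $C_k(S)$, and $\pi(G_i)$ has $z$-order at most $i$. In the leading coefficient the outer factors $y_l$ and the letters $w_l$ play the same role, which suggests the map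
\[
\Phi_i\colon C_{k-1+i}(S')\to G_i/G_{i-1},\qquad y_1\odot\dots\odot y_{k-1+i}\mapsto y_1\odot\dots\odot y_{k-1}\odot(y_k\cdots y_{k-1+i}\cdot z).
\]

\emph{Symmetry.} The formula is symmetric in the outer factors, and symmetric in the letters modulo $G_{i-1}$ by \eqref{eq:swap}. To exchange the outer factor $y=y_{k-1}$ with the first letter $w=y_k$ (when $i\ge1$), let $Z$ be the word formed by the remaining $i-1$ letters. Relation (J1) for $(y,w,Z)$ gives $y\odot[w,Z]-w\odot[y,Z]=-Z\odot[y,w]$, and the product of this with $y_1,\dots,y_{k-2}$ lies in $G_{i-1}$.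

\emph{Relations.} If $k\ge3$, place the two factors involved in a relation among the outer factors; the image is then a relation of the same kind in $C_k(S)$. If $k=2$ and $i=0$, the source $C_1(S')$ has no relations. Let $k=2$, $i\ge1$. We place one of the two factors outside and the other as the first letter, and let $Z$ be the word formed by the remaining $i-1$ letters.

For (J1) the image is $E=\sum_{\rm cyc}[b,c]\odot[a,Z]$, and we show that $E=0$ in $C_2(S)$. Let $\Sigma=\sum_{\rm cyc}a\odot[[b,c],Z]$. Relation (J1) for $(a,[b,c],Z)$ reads $a\odot[[b,c],Z]=[b,c]\odot[a,Z]-Z\odot[a,[b,c]]$, and the cyclic sum gives $\Sigma=E$ by the Jacobi identity. Also $\Sigma=\sum_{\rm sgn}a\odot(b\cdot c\cdot Z)$, and (J1) for $(a,b,[c,Z])$ reads $a\odot(b\cdot c\cdot Z)=b\odot(a\cdot c\cdot Z)-[a,b]\odot[c,Z]$. The alternating sum gives $\Sigma=-\Sigma-2E$. Hence $4E=0$.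

For (J2) the image is $b\odot((fa)\cdot Z)-(fb)\odot(a\cdot Z)$. By \eqref{eq:ad} and by (J2) in $C_2(S)$, for $f$ and for $\nabla_af$, it equals
\[
b\odot f[a,Z]-b\odot(\nabla_af)Z-(fb)\odot[a,Z]=-\bigl((\nabla_af)b\bigr)\odot Z\in G_{i-1}.
\]

So $\Phi_i$ is well defined, and it is onto by the definition of $G_i$. By \eqref{eq:lead} the coefficient of $z^{(i)}$ in the image of $\Phi_i(\eta)$ is $\pi(\eta)$, and $\pi$ is injective on $C_{k-1+i}(S')$ because $|S'|<|S|$. Lemma~\ref{lem:descent} shows that $G_i\cap\ker\pi\subset G_{i-1}$ for all $i\ge0$.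
\end{proof}

\section{The first descent: isolating a variable}\label{sec:first}

\begin{proposition}\label{prop:first}
Assume \emph{(H1)}. Let $|S^*|=n+1$, $w\in F(S^*)\cap\ker\pi$, $z\in S^*$ and $S=S^*\setminus z$. Then $w=fz$ for some $f\in A(S)$ with $\pi(f)=0$.
\end{proposition}

\begin{proof}
As degree four showed, words must be allowed coefficients in $\tilde A$. Let $E_i\subset F(S^*)$ be the span of the elements $\beta\,(w_1\cdots w_j\cdot z)$ with $0\le j\le i$ and $\beta\in\tilde A$. Then $E_0=A(S)z$, $E_n=F(S^*)$ because a word has at most $n$ letters, and $\pi(E_i)$ has $z$-order at most $i$. For $i\ge1$ define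
\[
\Psi_i\colon C_i(S)\to E_i/E_{i-1},\qquad y_1\odot\dots\odot y_i\mapsto y_1\cdots y_i\cdot z.
\]
The formula is symmetric modulo $E_{i-1}$ by \eqref{eq:swap}. So for $i\ge2$ we may put the two factors involved in a relation in front, in either order, and let $Z$ be the word formed by the other $i-2$ letters. The image of (J1) is $\sum_{\rm cyc}a\cdot[b,c]\cdot Z=D(a,b,c)Z\in E_{i-2}$. The image of (J2) is, by \eqref{eq:ad},
\[
(fa)\cdot b\cdot Z-(fb)\cdot a\cdot Z=f\bigl([a,b]\cdot Z\bigr)-(\nabla_af)[b,Z]+(\nabla_bf)[a,Z]\in E_{i-1}.
\]
The map $\Psi_i$ is onto: a scalar coefficient is absorbed by linearity, and a coefficient $f\in A$ is absorbed into the first letter, since \eqref{eq:ad} gives $f(w_1\cdot Z')=(fw_1)\cdot Z'+(\nabla_{w_1}f)Z'$ for a word $Z'$ with $i-1$ letters. By \eqref{eq:lead}, Proposition~\ref{prop:C} for $|S|=n$, and Lemma~\ref{lem:descent}, $E_i\cap\ker\pi\subset E_{i-1}$ for $i\ge1$. So $w=fz$ with $f\in A(S)$, and $\pi(f)z=0$ gives $\pi(f)=0$.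
\end{proof}

\section{The second descent: the defect}\label{sec:second}

The operator $f$ of Proposition~\ref{prop:first} has degree $n$, one more than (H2) covers. We therefore aim at a weaker conclusion than $f=0$. Fix a variable $x$; in this section $S$ denotes a finite set containing $x$, and $S'=S\setminus x$. For $f\in A(S)$ and arbitrary $X\in F$ let $f(X)=f^\phi$, where $\phi$ sends $x$ to $X$ and fixes the other variables; so $f=f(x)$. If the supports of $y\in F$ and $\beta\in\tilde A$ avoid $x$, then $(\nabla_yf)(X)=\nabla_y(f(X))$ and $(\beta f)(X)=\beta f(X)$. The \emph{defect} of $f$ is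
\[
\Delta f(X,Z)=f(X)Z-f(Z)X\qquad(X,Z\in F\ \text{arbitrary}).
\]
If $\pi(f)=\sum_ig_ix^{(i)}$ and $z\notin S$ is a variable, then, since $\pi$ commutes with renaming variables,
\begin{equation}\label{eq:pidefect}
\pi(\Delta f(x,z))=\sum_{i\ge1}g_i\,(x^{(i)}z-z^{(i)}x).
\end{equation}
So the defect forgets $g_0$, and for $x$-order at most $1$ it equals $-g_1[x,z]$. The gain is that $g_1$ does not involve $x$: a coefficient that realizes it in $A$ has degree $|S|-1$, within reach of (H2). This leads to the bottom step of the filtration,
\[
H(S)=\{f\in A(S):\ \text{there is }\gamma\in A(S')\text{ with }\Delta f(X,Z)=\gamma[X,Z]\text{ for all }X,Z\}.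
\]
It suffices to check the condition for $(X,Z)=(x,z)$ with one variable $z\notin S$, since the endomorphism $x\mapsto X$, $z\mapsto Z$ that fixes the other variables then gives the general case by Lemma~\ref{lem:subst}. Put $K_1(S)=H(S)$ and, for $i\ge2$,
\[
K_i(S)=H(S)+\operatorname{span}\{\beta D(u,v,w_1\cdots w_j\cdot x)\in A(S):\ 0\le j\le i-2,\ \beta\in\tilde A\}.
\]
We omit $S$ when the support is clear. The $K_i(S)$ exhaust $A(S)$: in a product of operators $D$, move the factor containing $x$ to the right by commutativity, move the argument containing $x$ to the third place by skew-symmetry, and expand it in words. If $i\ge2$ and $|S'|<i$, then $K_i(S)=K_{i-1}(S)$, because a new generator needs $i$ disjoint nonempty supports for $u,v,w_1,\dots,w_{i-2}$ inside $S'$.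

By \eqref{eq:Wr} and \eqref{eq:lead},
\begin{equation}\label{eq:leadD}
\begin{gathered}
\pi(\beta D(u,v,w_1\cdots w_j\cdot x))\ \text{has $x$-order at most $j+2$,}\\
\text{and its coefficient of $x^{(j+2)}$ is}\ -2\,\pi(\beta[u,v])\textstyle\prod_l\pi(w_l).
\end{gathered}
\end{equation}
For $j=i-2$ this is a product of $i-1$ factors, so the symbols of $K_i/K_{i-1}$ should lie in $C_{i-1}(S')$. To go back from a symbol to an operator, one factor must be split into brackets. Every $y\in F(T)$ with $|T|\ge2$ and $x\notin T$ can be written as $y=\sum_k[u_k,v_k]$, where the supports of $u_k,v_k$ partition $T$. Put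
\[
\theta(y)=\theta(y)(x)=\sum_kD(u_k,v_k,x)\in K_2 .
\]
This operator depends on the chosen expression, but by \eqref{eq:Ddefect} its defect does not:
\begin{equation}\label{eq:theta}
\Delta\theta(y)(X,Z)=2\,[y,[X,Z]].
\end{equation}

The difficulty is that $H$ is defined by a condition on the defect and not by generators. We have to control what happens to $f\in H$ when a word is substituted for $x$. Substitution reduces to $\nabla$, so we first compute the defect of $\nabla_yg$. Lemmas~\ref{lem:defect}--\ref{lem:Theta} do not use the induction hypothesis.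

\begin{lemma}\label{lem:defect}
Let $g\in A(S)$, $\Gamma=\Delta g$, $y\in F(T)$ with $T\cap S=\emptyset$, and let $z\notin S\cup T$ be a variable. Then
\begin{equation}\label{eq:defect}
\Delta(\nabla_yg)(x,z)=\tfrac12\bigl([y,\Gamma(x,z)]-[x,\Gamma(z,y)]-[z,\Gamma(y,x)]\bigr)-g(y)[x,z].
\end{equation}
\end{lemma}

\begin{proof}
By \eqref{eq:R} the following three elements have two descriptions each:
\begin{gather*}
a_x=(\nabla_yg(x))z=(\nabla_zg(x))y,\qquad a_z=(\nabla_yg(z))x=(\nabla_xg(z))y,\\
a_y=(\nabla_xg(y))z=(\nabla_zg(y))x,
\end{gather*}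
and $\Delta(\nabla_yg)(x,z)=a_x-a_z$. Let $p=g(x)[y,z]+g(y)[z,x]+g(z)[x,y]$. Apply $\operatorname{ad}y$ to $\Gamma(x,z)=g(x)z-g(z)x$, then $\operatorname{ad}x$ to $\Gamma(z,y)=g(z)y-g(y)z$, then $\operatorname{ad}z$ to $\Gamma(y,x)=g(y)x-g(x)y$. By \eqref{eq:leibniz},
\begin{align*}
a_x-a_z&=[y,\Gamma(x,z)]-p+g(y)[z,x],\\
a_z-a_y&=[x,\Gamma(z,y)]-p+g(x)[y,z],\\
a_y-a_x&=[z,\Gamma(y,x)]-p+g(z)[x,y].
\end{align*}
The sum gives $2p=[y,\Gamma(x,z)]+[x,\Gamma(z,y)]+[z,\Gamma(y,x)]$. Insert this into the first equation.
\end{proof}

\begin{lemma}\label{lem:stable}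
\begin{enumerate}
\item[(a)] If $y\in F(T)$, $T\cap S=\emptyset$ and $i\ge1$, then $\nabla_yK_i(S)\subset K_{i+1}(S\cup T)$.
\item[(b)] If $f\in H(S)$ and the supports of $w_1,\dots,w_j$ avoid $S$, then $f(w_1\cdots w_j\cdot x)\in K_{j+1}$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) For a generator $\beta D(u,v,X)$ with a word $X$, formulas \eqref{eq:leibniz} and \eqref{eq:nablaD} give three terms with the same word $X$ and the term $\beta D(u,v,y\cdot X)$ with one letter more. Now let $0\ne g\in H(S)$ with $\Delta g(X,Z)=\gamma[X,Z]$, and let $e=[x,z]$. Expand \eqref{eq:defect} by \eqref{eq:leibniz}. By \eqref{eq:P} for $\gamma$, $-(\nabla_x\gamma)[z,y]-(\nabla_z\gamma)[y,x]=(\nabla_y\gamma)e$, and by the Jacobi identity $-[x,[z,y]]-[z,[y,x]]=[y,e]$. Hence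
\[
\Delta(\nabla_yg)(x,z)=\gamma[y,e]+(\nabla_y\gamma-g(y))e.
\]
The term $\gamma[y,e]$ is removed by an operator $\theta$. Since $g\ne0$ we have $|S|\ge3$, so $\gamma y\in F(S'\cup T)$ has degree at least $2$, and \eqref{eq:theta} and \eqref{eq:ad} give $\Delta\theta(\gamma y)(x,z)=2\gamma[y,e]-2(\nabla_y\gamma)e$. Therefore $\Delta(\nabla_yg-\frac12\theta(\gamma y))(x,z)=(2\nabla_y\gamma-g(y))e$ with a coefficient in $A(S'\cup T)$. So $\nabla_yg\in H+\frac12\theta(\gamma y)\subset K_2\subset K_{i+1}$.

(b) We use induction on $j$, for all $f$ and $S$; the case $j=0$ is $K_1=H$. Let $X=w_2\cdots w_j\cdot x$ and let $\phi_s$, $s\in S'$, be the endomorphism that sends $s$ to $[w_1,s]$ and fixes the other variables. By \eqref{eq:leibniz} and \eqref{eq:nablaD}, $\nabla_{w_1}$ acts on $f(X)$ by applying the derivation $\operatorname{ad}w_1$ to one argument at a time. As $f$ is multilinear in $S$,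
\[
f(w_1\cdot X)=\nabla_{w_1}(f(X))-\sum_{s\in S'}f^{\phi_s}(X).
\]
Applying $\phi_s$ to $f(x)z-f(z)x=\gamma[x,z]$, with $z$ outside all supports, gives $\Delta f^{\phi_s}(x,z)=\gamma^{\phi_s}[x,z]$, so $f^{\phi_s}\in H$. By induction $f(X)$ and $f^{\phi_s}(X)$ lie in $K_j$, and (a) finishes the proof.
\end{proof}

Next we list the elements of $H$ that account for each ambiguity in passing from a symbol to an operator: (h1) for the relation (J1), (h2) for the choice of the expression in $\theta$, (h3) for absorbing a coefficient, (h4) for the choice of the factor that is split, and (h5) for (J2).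

\begin{lemma}\label{lem:H}
The following operators lie in $H$; all supports avoid $x$.
\begin{enumerate}
\item[(h1)] $\nabla_xf$ for $f\in A$;
\item[(h2)] $\sum_kD(u_k,v_k,x)$ if $\sum_k[u_k,v_k]=0$;
\item[(h3)] $fD(u,v,x)-\theta(f[u,v])$ for $f\in A$;
\item[(h4)] $\nabla_h\theta(h')-\nabla_{h'}\theta(h)$ for $h,h'\in F$ of degree at least $2$;
\item[(h5)] $\nabla_b\theta(fa)-\nabla_a\theta(fb)$ for $a,b\in F$, $f\in A$.
\end{enumerate}
\end{lemma}

\begin{proof}
Let $z$ be a new variable and $e=[x,z]$. All defects are evaluated at $(x,z)$, and $\equiv$ means equality modulo elements $\gamma e$ with $\gamma\in A(S')$. We must show that each defect is $\equiv0$.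

In (h1) the defect is $(\nabla_xf)z-(\nabla_zf)x=0$ by \eqref{eq:R}. In (h2) it is $0$ by \eqref{eq:Ddefect}. In (h3), with $h=[u,v]$, it is $2f[h,e]-2[fh,e]=2(\nabla_hf)e$ by \eqref{eq:theta} and \eqref{eq:ad}.

For the last two items insert \eqref{eq:theta} into \eqref{eq:defect}: for $h'$ of degree at least $2$ and any $y$,
\begin{equation}\label{eq:five}
\Delta(\nabla_y\theta(h'))\equiv y\cdot h'\cdot e+x\cdot h'\cdot y\cdot z-z\cdot h'\cdot y\cdot x .
\end{equation}
We also use the Jacobi identity in the form
\begin{equation}\label{eq:six}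
k\cdot e=x\cdot k\cdot z-z\cdot k\cdot x\qquad(k\in F).
\end{equation}
In (h4), with $k=[h,h']$, formula \eqref{eq:five} gives the defect $\equiv k\cdot e-x\cdot k\cdot z+z\cdot k\cdot x=0$.

In (h5) let $k=[a,b]$. By \eqref{eq:five} the defect is $\equiv\Lambda(a,b)-\Lambda(b,a)$, where $\Lambda(a,b)=b\cdot(fa)\cdot e+x\cdot(fa)\cdot b\cdot z-z\cdot(fa)\cdot b\cdot x$. By \eqref{eq:ad} and \eqref{eq:leibniz},
\begin{align*}
b\cdot(fa)\cdot e&=f(b\cdot a\cdot e)+(\nabla_bf)[a,e]-(\nabla_af)[b,e]-(\nabla_b\nabla_af)e,\\
x\cdot(fa)\cdot b\cdot z&=f(x\cdot a\cdot b\cdot z)+(\nabla_xf)(a\cdot b\cdot z)-(\nabla_af)(x\cdot b\cdot z)-(\nabla_x\nabla_af)[b,z],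
\end{align*}
and the third term of $\Lambda$ is obtained from the second line by exchanging $x$ and $z$. We sort $\Lambda(a,b)-\Lambda(b,a)$ by the number of derivatives on $f$.

With no derivative: $f(-k\cdot e+x\cdot k\cdot z-z\cdot k\cdot x)=0$ by \eqref{eq:six}.

With one derivative: put $B=(\nabla_bf)[a,e]-(\nabla_af)[b,e]$. The first line contributes $2B$. The terms with $\nabla_xf$ and $\nabla_zf$ contribute $(\nabla_xf)[k,z]-(\nabla_zf)[k,x]$, which is $(\nabla_kf)e$ by \eqref{eq:Pprime}. The remaining terms are $-(\nabla_af)(x\cdot b\cdot z-z\cdot b\cdot x)+(\nabla_bf)(x\cdot a\cdot z-z\cdot a\cdot x)=B$ by \eqref{eq:six}. By \eqref{eq:P} for the triple $(b,a,e)$ and by \eqref{eq:R}, $B=(\nabla_ef)k=(\nabla_kf)e$. The total is $4(\nabla_kf)e\equiv0$.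

With two derivatives: the first line contributes $(\nabla_a\nabla_bf-\nabla_b\nabla_af)e\equiv0$. The others contribute
\[
-\bigl((\nabla_x\nabla_af)[b,z]-(\nabla_z\nabla_af)[b,x]\bigr)+\bigl((\nabla_x\nabla_bf)[a,z]-(\nabla_z\nabla_bf)[a,x]\bigr),
\]
which is $-(\nabla_b\nabla_af)e+(\nabla_a\nabla_bf)e\equiv0$ by \eqref{eq:Pprime} for $\nabla_af$ and for $\nabla_bf$.
\end{proof}

\begin{lemma}\label{lem:Theta}
For $i\ge2$ and $|S'|\ge i$ there is a well-defined surjective linear map
\[
\Theta_i\colon C_{i-1}(S')\to K_i(S)/K_{i-1}(S),\qquad y_1\odot\dots\odot y_{i-1}\mapsto\theta(y_l)(y_1\cdots\widehat{y_l}\cdots y_{i-1}\cdot x),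
\]
where $y_l$ is any factor of degree at least $2$.
\end{lemma}

\begin{proof}
A factor of degree at least $2$ exists because $|S'|>i-1$, and the word has $i-2$ letters, so the right side lies in $K_i$.

\emph{Expression of $y_l$.} Two expressions of $y_l$ as a sum of brackets give operators $\theta(y_l)$ that differ by an element of type (h2). After substituting a word with $i-2$ letters the difference is in $K_{i-1}$ by Lemma~\ref{lem:stable}(b). In particular the formula is linear in $y_l$ modulo $K_{i-1}$; it is linear in the letters as well. For $i=2$ this completes the definition. Let $i\ge3$.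

\emph{Order of the letters.} By \eqref{eq:swap} an exchange of adjacent letters changes the result by terms $D(u,v,X)$ where $X$ is a word with $i-3$ letters, and these lie in $K_{i-1}$.

In the remaining checks two factors are singled out, and $X$ is the word formed by the other $i-3$ factors. For $h=\sum_k[u_k,v_k]$ and any $y$, formula \eqref{eq:nablaD} gives $\nabla_y(\theta(h)(X))=\theta(h)(y\cdot X)+\sum_k\bigl(D([y,u_k],v_k,X)+D(u_k,[y,v_k],X)\bigr)$, so
\begin{equation}\label{eq:seven}
\theta(h)(y\cdot X)\equiv\nabla_y(\theta(h)(X))\pmod{K_{i-1}}.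
\end{equation}
Also $f(X)\in K_{i-2}$ for $f\in H$, by Lemma~\ref{lem:stable}(b).

\emph{Choice of $l$.} Let $h,h'$ be two factors of degree at least $2$. By \eqref{eq:seven}, $\theta(h')(h\cdot X)-\theta(h)(h'\cdot X)$ is congruent to the value at $X$ of the operator (h4), which lies in $K_{i-2}$. Together with the previous step this shows that the formula is symmetric and defines a linear map on $\operatorname{Sym}^{i-1}(S')$.

\emph{Relation} (J1). Splitting the bracket factor in each term, the image is $\sum_{\rm cyc}D(b,c,[a,X])$. By \eqref{eq:nablaD} this is $-\nabla_XD(a,b,c)$, the value at $X$ of an operator (h1).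

\emph{Relation} (J2). The image is $\theta(fa)(b\cdot X)-\theta(fb)(a\cdot X)$, which by \eqref{eq:seven} is congruent to the value at $X$ of the operator (h5).

\emph{Surjectivity} ($i\ge2$). The quotient is spanned by the classes of $\beta D(u,v,Y)$ with $Y=w_1\cdots w_{i-2}\cdot x$. We claim that this class is $\Theta_i(\beta[u,v]\odot w_1\odot\dots\odot w_{i-2})$. For a scalar $\beta$ this is the definition. For $\beta\in A$ the difference $\beta D(u,v,Y)-\theta(\beta[u,v])(Y)$ is the value at $Y$ of an operator (h3), which lies in $K_{i-1}$ by Lemma~\ref{lem:stable}(b).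
\end{proof}

\begin{proposition}\label{prop:second}
Assume \emph{(H1)}. Let $|S|=n$, $x\in S$, $f\in A(S)$ with $\pi(f)=0$, and let $z\notin S$ be a variable. Then $f(x)z=f(z)x$.
\end{proposition}

\begin{proof}
If $g\in H(S)$ has defect $\gamma[x,z]$, then the left side of \eqref{eq:pidefect} is $\pi(\gamma)(xz'-x'z)$, and the coefficient of $x^{(i)}z$ shows that $g_i=0$ for $i\ge2$. So $\pi(H)$ has $x$-order at most $1$, and with \eqref{eq:leadD} we see that $\pi(K_i)$ has $x$-order at most $i$ for all $i\ge1$. Let $i\ge2$. If $|S'|<i$, then $K_i=K_{i-1}$. If $|S'|\ge i$, then by \eqref{eq:leadD} the coefficient of $x^{(i)}$ in the image of $\Theta_i(\eta)$ is $-2\pi(\eta)$, and $\pi$ is injective on $C_{i-1}(S')$ by Proposition~\ref{prop:C}; so Lemma~\ref{lem:descent} gives $K_i\cap\ker\pi\subset K_{i-1}$. Descending, $f\in H(S)$, say $\Delta f(x,z)=\gamma[x,z]$ with $\gamma\in A(S')$. By \eqref{eq:pidefect}, $\pi(\gamma)(xz'-x'z)=0$, so $\pi(\gamma)=0$. Since $|S'|=n-1$, (H2) gives $\gamma=0$.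
\end{proof}

\section{End of the proof}\label{sec:end}

\begin{proof}[Proof of Proposition~\ref{prop:inj} and Theorem~\ref{thm:main}]
Assume (H1) and let $w\in F(S^*)\cap\ker\pi$ with $|S^*|=N=n+1\ge2$. Let $x\ne z$ be any two variables of $S^*$. By Proposition~\ref{prop:first}, $w=f(x)z$ with $f\in A(S^*\setminus z)$ and $\pi(f)=0$. The automorphism of $F$ that exchanges $x$ and $z$ sends $w$ to $f(z)x$, which equals $w$ by Proposition~\ref{prop:second}. Transpositions generate the symmetric group, so $w$ is fixed by all permutations of $S^*=\{x_1,\dots,x_N\}$. Let $h(x_1,\dots,x_N)$ be a multilinear Lie polynomial that represents $w$. Then $N!\,w$ is represented by $\sum_{\sigma\in S_N}h(x_{\sigma(1)},\dots,x_{\sigma(N)})$, the multilinear component of $h(u,\dots,u)$ for $u=x_1+\dots+x_N$. A Lie monomial of degree at least $2$ vanishes when all arguments are equal, so $h(u,\dots,u)=0$ and $w=0$. This completes the induction. Hence $\ker\pi=0$, and since $W_1$ satisfies \eqref{eq:s4} by Lemmas~\ref{lem:generic} and~\ref{lem:P}(c), the theorem follows.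
\end{proof}

\begin{remark}\label{rem:hyp}
Apart from the construction of $\pi$, the identity \eqref{eq:s4} is used once, to obtain \eqref{eq:r1}; everything after Lemma~\ref{lem:R} uses only \eqref{eq:R}. Characteristic $0$ is used for the jets in Lemma~\ref{lem:generic}, for linearization, for the divisions by $12$, $2$ and $4$ in Sections~\ref{sec:A}, \ref{sec:symbols} and~\ref{sec:second}, and for the division by $N!$ above. In characteristic $2$ the theorem is false. There the computation of Lemma~\ref{lem:P}(a) gives $D(a,b,c)=0$ on $W_1$, so $s_3$ is an identity. It is a nonzero Lie polynomial of degree $4$, by the basis recalled in the proof of Corollary~\ref{cor:deg5}, while nonzero consequences of $s_4$ have degree at least $5$.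
\end{remark}

\section{The free algebra and the identities of degree five}\label{sec:cons}

\begin{corollary}\label{cor:free}
The relatively free Lie algebra $F$ of the variety defined by \eqref{eq:s4} is isomorphic to the Lie subalgebra of $P$ generated by the differential variables $x_1,x_2,\dots$, with the bracket $pq'-p'q$. The map $\pi\colon A\to P$ is injective, so $A\cong\pi(A)$. If $f\in A$, $w\in F$ are arbitrary and $fw=0$, then $f=0$ or $w=0$.
\end{corollary}

\begin{proof}
The first statement is the injectivity of $\pi$ on $F$. If $\pi(f)=0$, then $\pi(fF)=0$, so $fF=0$ and $f=0$. If $fw=0$, then $\pi(f)\pi(w)=0$ in the domain $P$.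
\end{proof}

\begin{corollary}\label{cor:deg5}
The algebra $W_1$ has no nonzero identity of degree at most $4$. Every nonzero identity of $W_1$ all of whose monomials have degree $5$ is by itself a basis of the identities of $W_1$.
\end{corollary}

\begin{proof}
By Theorem~\ref{thm:main} the ideal of identities is $I$, and the spanning set of $I$ in Section~\ref{sec:reduction} gives the first statement. It also shows that the component $M$ of $I$ that is multilinear in $x_1,\dots,x_5$ is spanned by the polynomials $\tau s_4$, $\tau\in S_5$, obtained by permuting the variables. We show that $M$ is an irreducible $S_5$-module.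

Since $S_4$ acts on $s_4$ by the sign, $\varepsilon_i=\operatorname{sgn}(\tau)\,\tau s_4$ depends only on $i=\tau(5)$, and $\sigma\varepsilon_i=\operatorname{sgn}(\sigma)\,\varepsilon_{\sigma(i)}$. So $M$, twisted by the sign, is a quotient of the permutation module $K^5$; in other words, $M$ is a quotient of $\operatorname{Ind}_{S_4}^{S_5}\operatorname{sgn}$. We have $K^5=K(1,\dots,1)\oplus U$, where $U$ is the $4$-dimensional space of vectors with coordinate sum $0$. The module $U$ is irreducible: a nonzero $v\in U$ has $v_i\ne v_j$ for some $i,j$, the vector $v-(ij)v$ is a nonzero multiple of $e_i-e_j$, and the permutations of this vector span $U$. The vector $(1,\dots,1)$ maps to $\sum_i\varepsilon_i$, the alternating sum over $S_5$ of the permutations of $[[[[x_5,x_1],x_2],x_3],x_4]$, and this is $0$ because the alternating sum over the three innermost letters is twice a Jacobi sum. Finally $M\ne0$. Indeed, the monomials $[\dots[x_N,x_{\sigma(1)}],\dots,x_{\sigma(N-1)}]$, $\sigma\in S_{N-1}$, form a basis of the multilinear component of degree $N$ of $L$; they are independent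 because, expanded in the free associative algebra, each contains exactly one associative word beginning with $x_N$, namely $x_Nx_{\sigma(1)}\cdots x_{\sigma(N-1)}$. So $s_4\neq0$ in $L$, and $M$ is irreducible of dimension $4$.

Let $h\ne0$ be an identity whose monomials all have degree $5$. Since $K$ is infinite, the multihomogeneous components of $h$ are consequences of $h$: scale one variable by several different scalars and invert a Vandermonde matrix. Linearize a nonzero component and rename the variables as $x_1,\dots,x_5$. The result is a nonzero element of $M$ and a consequence of $h$. By irreducibility its permutations span $M$, which contains $s_4$. So $s_4$, and with it every identity of $W_1$, is a consequence of $h$.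
\end{proof}
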